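# The Middle-Thirds Cantor Set Is Not a Calderón Set

## 1. One point is a Calderón set

Let $\mathbf T=\mathbf R/2\pi\mathbf Z$, and write $\hat\varphi(n)=\frac1{2\pi}\int_0^{2\pi}\varphi(x)e^{-inx}\,dx$. The algebra $A(\mathbf T)$ consists of the continuous functions on $\mathbf T$ with
$$\|\varphi\|_A=\sum_{n\in\mathbf Z}|\hat\varphi(n)|<\infty .$$
Since $\widehat{\varphi\psi}$ is the convolution of $\hat\varphi$ and $\hat\psi$, we have $\|\varphi\psi\|_A\le\|\varphi\|_A\|\psi\|_A$, and $A(\mathbf T)$ is a Banach algebra under pointwise multiplication.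

We need one source of elements of $A(\mathbf T)$: Lipschitz functions (a case of Bernstein's theorem). If $f$ is Lipschitz, then $f$ is absolutely continuous, $f'\in L^2$, and $\widehat{f'}(n)=in\hat f(n)$. By Cauchy–Schwarz and Parseval, with $\|\cdot\|_2$ taken for the normalized measure $dx/2\pi$,
$$\|f\|_A\le|\hat f(0)|+\Bigl(\sum_{n\ne0}n^{-2}\Bigr)^{1/2}\Bigl(\sum_{n}n^2|\hat f(n)|^2\Bigr)^{1/2}\le\|f\|_\infty+2\|f'\|_2,\tag{1}$$
because $\sum_{n\neq0}n^{-2}=\pi^2/3<4$.

For a closed set $E\subseteq\mathbf T$ put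
$$k(E)=\{\varphi\in A(\mathbf T):\varphi=0\text{ on }E\},\qquad j(E)=\{\varphi\in A(\mathbf T):\varphi=0\text{ on a neighborhood of }E\}.$$

**Definition.** $E$ is an *S-set* (set of spectral synthesis) if $\overline{j(E)}=k(E)$, with closure in $A(\mathbf T)$. $E$ is a *C-set* (Calderón set) if for every $\varphi\in k(E)$ there are $\varphi_n\in j(E)$ with $\|\varphi-\varphi\varphi_n\|_A\to0$.

So in an S-set, every function vanishing on $E$ can be approximated by functions vanishing near $E$. In a C-set the approximants can be taken to be multiples of $\varphi$ itself. Every C-set is an S-set, because $\varphi\varphi_n\in j(E)$. For $E=\mathbf T$ both conditions are trivial, since $k(\mathbf T)=\{0\}$. The first case with content is a single point.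

**Statement 1.** Every one-point set is a C-set.

*Proof.* Translation multiplies Fourier coefficients by unimodular numbers, so it preserves $\|\cdot\|_A$, and we may take $E=\{0\}$. For $0<\varepsilon<1$ let
$$\omega_\varepsilon(x)=\frac1\varepsilon\int \mathbf 1_{[-3\varepsilon/2,\,3\varepsilon/2]}(x-t)\,\mathbf 1_{[-\varepsilon/2,\,\varepsilon/2]}(t)\,dt .$$
This trapezoid is $1$ for $|x|\le\varepsilon$, is $0$ for $|x|\ge2\varepsilon$, and has slopes $\pm1/\varepsilon$ in between.

First, the norms of the $\omega_\varepsilon$ are bounded. If $u,v$ denote the two indicators, then $\hat\omega_\varepsilon(n)=\frac{2\pi}\varepsilon\hat u(n)\hat v(n)$, so by Cauchy–Schwarz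
$$\|\omega_\varepsilon\|_A\le\frac{2\pi}{\varepsilon}\|u\|_2\|v\|_2=\frac{2\pi}\varepsilon\Bigl(\frac{3\varepsilon}{2\pi}\Bigr)^{1/2}\Bigl(\frac{\varepsilon}{2\pi}\Bigr)^{1/2}=\sqrt3 .$$

Second, put $e_n(x)=e^{inx}$ and $f=(e_n-1)\omega_\varepsilon$. On the support of $\omega_\varepsilon$ we have $|e_n-1|\le2|n|\varepsilon$, so $\|f\|_\infty\le2|n|\varepsilon$ and $|f'|\le|n|+2|n|\varepsilon\cdot\frac1\varepsilon=3|n|$, on a set of length $4\varepsilon$. By (1), $\|f\|_A\le2|n|\varepsilon+6|n|\sqrt\varepsilon\to0$ as $\varepsilon\to0$.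

Third, let $\varphi\in k(\{0\})$. Then $\sum_n\hat\varphi(n)=\varphi(0)=0$, so $\varphi=\sum_n\hat\varphi(n)(e_n-1)$ with convergence in $A(\mathbf T)$, and
$$\|\varphi\,\omega_\varepsilon\|_A\le\sum_n|\hat\varphi(n)|\,\|(e_n-1)\omega_\varepsilon\|_A .$$
Each norm on the right is at most $2\sqrt3$ and tends to $0$, so the sum tends to $0$ by dominated convergence. Now $\varphi_n=1-\omega_{1/(n+1)}\in j(\{0\})$ and $\varphi-\varphi\varphi_n=\varphi\,\omega_{1/(n+1)}\to0$. $\square$

What changes for a larger set? The proof used cut-offs of bounded norm, and explicit generators of $k(E)$ that the cut-offs kill. Let $C\subseteq\mathbf T$ be the classical middle-thirds Cantor set in $[0,2\pi]$, regarded as a subset of $\mathbf T$. For $C$ we have neither ingredient at hand. Herz proved in 1956 that $C$ is an S-set. Is $C$ a C-set? We shall prove that it is not, in the following quantitative form.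

**Theorem A.** Let $\mu$ be the Cantor (uniform coin-tossing) measure on $C$. There is a real $\varphi\in k(C)$ such that
$$\Bigl|\int v\,d\mu\Bigr|\le\tfrac{125}7\,\|\varphi v\|_A\qquad\text{for all }v\in A(\mathbf T).\tag{2}$$
Consequently $\|\varphi-\varphi\psi\|_A\ge\frac7{125}$ for every $\psi\in k(C)$, in particular for every $\psi\in j(C)$. So $C$ is not a C-set; moreover $k(C)$ has no approximate units, bounded or unbounded.

With Herz's theorem, $C$ is an S-set that is not a C-set. The method gives more. For integers $Q\ge2$ and nonempty $A\subseteq\{0,\dots,Q-1\}$ put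
$$E_{Q,A}=\Bigl\{2\pi\sum_{j\ge1}a_jQ^{-j}:\ a_j\in A\Bigr\}\subseteq\mathbf T .$$
For instance $E_{3,\{0,2\}}=C$; grouping ternary digits in pairs, also $C=E_{9,\{0,2,6,8\}}$; a one-element digit set gives a point; and $E_{Q,\{0,\dots,Q-1\}}=\mathbf T$.

**Theorem B.** Let $q\ge2$, and let $F\subsetneq\mathbf T$ be closed with $qF\subseteq F$. If $F\supseteq E_{q^r,A}$ for some $r\ge1$ and some $A$ with $|A|\ge2$, then there are $\varphi\in k(F)$ and $\delta>0$ with $\|\varphi-\varphi\psi\|_A\ge\delta$ for all $\psi\in k(F)$. In particular $F$ is not a C-set.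

**Corollary.** For $\emptyset\ne D\subseteq\{0,\dots,q-1\}$, the set $E_{q,D}$ is a C-set if and only if $|D|=1$ or $|D|=q$.

## 2. Dividing a measure by a function that vanishes on it

For a finite complex measure $\rho$ on $\mathbf T$ let $\hat\rho(\ell)=\int e^{-i\ell x}d\rho(x)$ and $\|\rho\|=\sup_{\ell\in\mathbf Z}|\hat\rho(\ell)|$. This is not the total variation; it is the norm of $\rho$ as a functional on $A(\mathbf T)$. We only need one half of that:
$$\Bigl|\int v\,d\rho\Bigr|=\Bigl|\sum_n\hat v(n)\hat\rho(-n)\Bigr|\le\|v\|_A\,\|\rho\|\qquad(v\in A(\mathbf T)).\tag{3}$$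
We say that $\rho$ *is carried by* a set $B$ if $|\rho|(B^c)=0$.

**Lemma 1.** Let $E$ be closed, $\varphi\in k(E)$, and let $\mu$ be a probability measure carried by $E$. If $|\int v\,d\mu|\le K\|\varphi v\|_A$ for all $v\in A(\mathbf T)$, then $\|\varphi-\varphi\psi\|_A\ge1/K$ for all $\psi\in k(E)$.

*Proof.* Take $v=1-\psi$. Since $\psi=0$ on $E$, $\int v\,d\mu=1$, and $\varphi v=\varphi-\varphi\psi$. $\square$

The hypothesis says that $\varphi v\mapsto\int v\,d\mu$ is a bounded functional; formally, we want $S$ with $\varphi S=\mu$, although $\varphi$ vanishes where $\mu$ lives. The next lemma makes such a quotient as a difference quotient: move $\mu$ to a nearby level set of $\varphi$ and divide by the change in level.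

**Lemma 2.** Let $\varphi,\mu,E$ be as in Lemma 1, with $\varphi$ real. Suppose there are $h_M>0$, $h_M\to0$, and complex measures $\nu_M$ carried by $\{\varphi=-h_M\}$ with $\|\mu-\nu_M\|\le Kh_M$. Then $|\int v\,d\mu|\le K\|\varphi v\|_A$ for all $v\in A(\mathbf T)$.

*Proof.* Put $S_M=(\mu-\nu_M)/h_M$, so $\|S_M\|\le K$. The function $\varphi+h_M$ equals $h_M$ on the carrier of $\mu$ and $0$ on the carrier of $\nu_M$. Hence $(\varphi+h_M)S_M=\mu$, that is,
$$\int v\,d\mu=\int\varphi v\,dS_M+h_M\int v\,dS_M .$$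
By (3), $|\int v\,d\mu|\le K\|\varphi v\|_A+Kh_M\|v\|_A$. Let $M\to\infty$. $\square$

Let us try it on the point $0$, with $\varphi$ equal to $\sin x$. The natural choice is $\nu=\delta_{-t}$ with $\sin t=h$. But for $0<t<1$ some multiple $nt$ lies within $t/2\le\frac12$ of $\pi$, so $\|\delta_0-\delta_{-t}\|\ge|1-e^{int}|\ge2\cos\frac14>1.9$. This is not $O(h)$, and by Statement 1 with Lemma 1 no choice could work. Moving an atom a tiny distance always costs a fixed amount. In a Cantor set there are many digits, and one can spread the motion over them.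

## 3. Changing one random digit

A point of $C$ is $2\pi\sum a_j3^{-j}$ with $a_j\in\{0,2\}$, and under $\mu$ the digits are independent and uniform. To leave $C$ we change a digit to the forbidden value $1$. The sensible first attempt is this: fix a set $P$ of $n$ positions, choose $j\in P$ uniformly at random, and replace $a_j$ by $1$. Call the resulting law $\nu$. We hope that $\|\mu-\nu\|=O(1/n)$.

Compute. Put $z_j=e^{-2\pi i\ell3^{-j}}$. A random digit contributes the factor $\frac12(1+z_j^2)=z_jc_j$ with $c_j=\cos(2\pi\ell3^{-j})$, and the digit $1$ contributes $z_j$. So, up to a common unimodular factor, $\hat\mu(\ell)$ is $\prod_jc_j$, and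
$$|\hat\nu(\ell)-\hat\mu(\ell)|=\frac1n\,\Bigl|\sum_{j\in P}(1-c_j)\prod_{i\ne j}c_i\Bigr|.\tag{4}$$
If all the $c_i$ were in $[0,1]$, we would be happy: at most $\sum_{j\in P}(1-c_j)\prod_{i\in P,\,i\ne j}c_i$ would be left in the modulus signs, which is the probability that exactly one of $n$ independent events, of probabilities $1-c_j$, occurs. It is at most $1$, so the change would be at most $1/n$.

But $c_j$ can be near $-1$, and there the attempt dies. Take $P=\{2,\dots,N\}$ with $N=n+1$, and $\ell=(3^N-1)/2$. For $j\le N$ the angle is $2\pi\ell3^{-j}=\pi3^{N-j}-\pi3^{-j}\equiv\pi-\pi3^{-j}$ modulo $2\pi$, because $3^{N-j}$ is odd. So $c_j=-\cos(\pi3^{-j})$ for $j\le N$; in particular $c_1=-\frac12$. For $j>N$ the angle is between $0$ and $\pi3^{N-j}\le\frac\pi3$, so $c_j\ge\cos(\pi3^{N-j})$. All terms in (4) have the same sign. Since $\cos x\ge1-x^2/2$,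
$$\prod_{i\ge2}\cos(\pi3^{-i})\ge1-\frac{\pi^2}2\sum_{i\ge2}9^{-i}=1-\frac{\pi^2}{144}>0.93 .$$
Hence every product $\prod_{i\ne j}|c_i|$ with $j\in P$ is at least $\frac12\cdot0.93\cdot\frac12\cdot0.93>0.21$, where the second $\frac12$ is $\cos(\pi/3)$ at $j=N+1$. Also $1-c_j\ge1+\cos\frac\pi9>1.9$. So (4) is larger than $1.9\cdot0.21>0.39$, for every $n$. There is no gain from averaging at all.

The reason is visible at $z=-1$: digits $0$ and $2$ are even, the new digit $1$ is odd, and the character of order $2$ notices. There is also a smaller defect. A function in $A(\mathbf T)$ that tests the first ternary digit would have to be $0$ on $2\pi[0,\frac13]$ and $1$ on $2\pi[\frac13,\frac23]$, which is impossible for a continuous function.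

Both defects disappear if we replace two adjacent digits by $1,1$. In base $9$ the allowed digits are $0,2,6,8$ and the new digit is $4$, which is again even, and whose interval $[\frac49,\frac59]$ does not touch those of the allowed digits. The next statement isolates what is needed.

**Proposition.** Let $Q\ge2$, $\emptyset\ne A\subseteq\{0,\dots,Q-1\}$, $w\in\{0,\dots,Q-1\}$, let $p$ be a probability measure on $A$, and let $F\subseteq\mathbf T$ be closed with $QF\subseteq F$ and $F\supseteq E_{Q,A}$. Assume: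

* **(H1)** there is a real $\lambda\in A(\mathbf T)$ with $\lambda=0$ on $F$, $\lambda(2\pi y)=0$ for $y\in[\frac aQ,\frac{a+1}Q]$, $a\in A$, and $\lambda(2\pi y)=1$ for $y\in[\frac wQ,\frac{w+1}Q]$;
* **(H2)** there is $\kappa\ge1$ with $|z^w-G(z)|\le\kappa(1-|G(z)|)$ for all $|z|=1$, where $G(z)=\sum_{a\in A}p(a)z^a$.

Let $\mu$ be the law of $2\pi\sum_ja_jQ^{-j}$ with $a_j$ i.i.d. of law $p$ (a probability measure on $E_{Q,A}$). Then there is a real $\varphi\in k(F)$ with $|\int v\,d\mu|\le5\kappa\|\varphi v\|_A$ for all $v\in A(\mathbf T)$. Hence $\|\varphi-\varphi\psi\|_A\ge1/(5\kappa)$ for all $\psi\in k(F)$.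

The last sentence is Lemma 1. In (H2), put $c=z^{-w}G(z)$; the condition is $|1-c|\le\kappa(1-|c|)$. It allows $c$ to be complex or negative, but $c$ may approach the unit circle only at the point $1$, and not tangentially. For $Q=3$, $A=\{0,2\}$, $w=1$, uniform $p$, we have $c=\cos\vartheta$, and (H2) fails at $c=-1$.

**Theorem A from the Proposition.** Take $Q=9$, $A=\{0,2,6,8\}$, $F=C=E_{9,A}$ (so $9C\subseteq C$), $w=4$, and $p$ uniform on $A$; then $\mu$ is the Cantor measure.

*(H1).* Let $\lambda(2\pi y)$ be $0$ for $y\in[0,\frac13]\cup[\frac23,1]$, $1$ on $[\frac49,\frac59]$, and linear in between. It is Lipschitz, hence in $A(\mathbf T)$ by (1). It vanishes on $C$, and on $[\frac a9,\frac{a+1}9]$ for $a=0,2,6,8$.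

*(H2).* For $z=e^{i\vartheta}$,
$$c=z^{-4}G(z)=\tfrac14(z^{-4}+z^{-2}+z^2+z^4)=\tfrac12(\cos4\vartheta+\cos2\vartheta)=\cos3\vartheta\cos\vartheta .$$
With $t=\cos^2\vartheta\in[0,1]$ this is $c=4t^2-3t$, whose minimum is at $t=\frac38$, so $c\in[-\frac9{16},1]$. If $c\ge0$, then $|1-c|=1-|c|$. If $c<0$, then
$$\frac{1-c}{1-|c|}=\frac{1+|c|}{1-|c|}\le\frac{25/16}{7/16}=\frac{25}7 .$$
So (H2) holds with $\kappa=\frac{25}7$, and $5\kappa=\frac{125}7$. The Proposition gives a real $\varphi\in k(C)$ with (2) and $\|\varphi-\varphi\psi\|_A\ge\frac7{125}$ for all $\psi\in k(C)\supseteq j(C)$. Thus no sequence from $j(C)$ works for $\varphi$, and no net in $k(C)$, bounded or not, can be an approximate unit for $k(C)$. $\square$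

It remains to prove the Proposition. This takes Sections 4 to 7.

## 4. Digit space and a function that counts forbidden digits

**Step 1: measures on digit space.** The purpose is to make Fourier coefficients multiplicative over disjoint sets of digits. (H1) forces $w\notin A$. For $J\subseteq\mathbf N=\{1,2,\dots\}$ let $\Omega_J=(A\cup\{w\})^J$, $\Omega=\Omega_{\mathbf N}$, and for a finite complex Borel measure $\rho$ on $\Omega_J$ put
$$\hat\rho(\ell)=\int\exp\Bigl(-2\pi i\ell\sum_{j\in J}a_jQ^{-j}\Bigr)d\rho(a),\qquad\|\rho\|=\sup_{\ell\in\mathbf Z}|\hat\rho(\ell)|.$$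
For disjoint $J,J'$ we regard $\rho\otimes\rho'$ as a measure on $\Omega_{J\cup J'}$; then $(\rho\otimes\rho')^\wedge=\hat\rho\,\hat\rho'$, so
$$\|\rho\otimes\rho'\|\le\|\rho\|\,\|\rho'\|,\tag{5}$$
and probability measures have norm $1$ (look at $\ell=0$). Let $\pi:\Omega\to\mathbf T$, $\pi(a)=2\pi\sum_ja_jQ^{-j}$. For a measure $\rho$ on $\Omega$, $\hat\rho(\ell)$ is the $\ell$-th coefficient of the image $\pi_*\rho$, so $\|\pi_*\rho\|=\|\rho\|$. Write $p_J=\bigotimes_{j\in J}p$. Then $\mu=\pi_*p_{\mathbf N}$.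

**Step 2: reading a digit.** The purpose is to see, by functions in $k(F)$, whether $a_j=w$. Put $\lambda_j(x)=\lambda(Q^{j-1}x)$. Its nonzero Fourier coefficients are those of $\lambda$, moved to multiples of $Q^{j-1}$, so $\|\lambda_j\|_A=\|\lambda\|_A$. Also $\lambda_j=0$ on $F$, because $Q^{j-1}F\subseteq F$. For $a\in\Omega$, modulo $2\pi$,
$$Q^{j-1}\pi(a)\equiv2\pi y,\qquad y=\sum_{i\ge j}a_iQ^{-(i-j+1)}\in\Bigl[\frac{a_j}Q,\frac{a_j+1}Q\Bigr],$$
since the terms with $i<j$ are integer multiples of $2\pi$ and the terms with $i>j$ add between $0$ and $1/Q$ to $y$. By (H1),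
$$\lambda_j(\pi(a))=\mathbf 1[a_j=w].\tag{6}$$

**Step 3: the function $\varphi$.** The purpose is a function in $k(F)$ with arbitrarily small nonzero levels, each reachable by changing a few digits out of a large reservoir. Fix an integer $s\ge0$ with $2^s\ge16\kappa^2$ and put, for $m\ge1$,
$$h_m=2^{-4m-s},\qquad n_m=2^{3m+s},\qquad n_mh_m=2^{-m}.\tag{7}$$
Choose pairwise disjoint sets $P_m,P'_m\subset\mathbf N$ with $|P_m|=|P'_m|=n_m$; let $J_m=P_m\cup P'_m$ (the $m$-th *layer*) and $J^{(M)}=J_1\cup\dots\cup J_M$. Define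
$$d_m=h_m\Bigl(\sum_{j\in P_m}\lambda_j-\sum_{j\in P'_m}\lambda_j\Bigr),\qquad\varphi=\sum_{m\ge1}d_m .$$
Since $\|d_m\|_A\le2n_mh_m\|\lambda\|_A=2\cdot2^{-m}\|\lambda\|_A$, the series converges in $A(\mathbf T)$. So $\varphi$ is real, $\varphi\in A(\mathbf T)$, and $\varphi=0$ on $F$. By (6), $\varphi\circ\pi=\sum_mX_m$ with
$$X_m(a)=h_m\bigl(\#\{j\in P_m:a_j=w\}-\#\{j\in P'_m:a_j=w\}\bigr).\tag{8}$$
A digit $w$ in $P_m$ raises $\varphi$ by $h_m$, and a digit $w$ in $P'_m$ lowers it by $h_m$.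

By Lemma 2 we now need, for each $M$, a measure living where $\varphi\circ\pi=-h_M$ and differing from $p_{\mathbf N}$ by $O(h_M)$ in norm.

## 5. The cost of changing $k$ random digits

**Step 4: the expansion lemma.** The purpose is to turn the computation (4) into an estimate for $k$ changed digits, linear in $k/n$ with a quadratic error. Let $P\subset\mathbf N$, $|P|=n$. For $0\le k\le n$ let $\alpha_{P,k}$ be the average over all $K\subseteq P$ with $|K|=k$ of
$$\bigotimes_{j\in K}\delta_w\otimes\bigotimes_{j\in P\setminus K}p,$$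
and let $\beta_P=\sum_{j\in P}(\delta_w-p)_j\otimes p_{P\setminus\{j\}}$. Fix $\ell$ and put $z_j=e^{-2\pi i\ell Q^{-j}}$, $c_j=z_j^{-w}G(z_j)$, $u_P=\prod_{j\in P}z_j^w$. A factor $\delta_w$ at $j$ has coefficient $z_j^w$, and a factor $p$ at $j$ has coefficient $G(z_j)=z_j^wc_j$. Hence $\hat\alpha_{P,k}(\ell)=u_Pf_P(k)$ and $\hat\beta_P(\ell)=u_Pg_P$, with
$$f_P(k)=\operatorname*{avg}_{|K|=k}\ \prod_{j\in P\setminus K}c_j,\qquad g_P=\sum_{j\in P}(1-c_j)\prod_{i\in P\setminus\{j\}}c_i .$$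
For example, if $P$ has two elements, $f_P(1)=\frac12(c_1+c_2)$, $f_P(0)=c_1c_2$ and $g_P=c_1+c_2-2c_1c_2$, so $f_P(1)-f_P(0)=\frac12g_P$ exactly.

**Lemma 3.** $|f_P(k)|\le1$ and $|g_P|\le\kappa$. If $\kappa k\le n$, then
$$\Bigl|f_P(k)-f_P(0)-\frac kn\,g_P\Bigr|\le\kappa^2\Bigl(\frac kn\Bigr)^2 .$$

*Proof.* Since $|c_j|\le1$, the first bound is clear. Put $s_j=1-|c_j|\in[0,1]$. By (H2), $|1-c_j|=|z_j^w-G(z_j)|\le\kappa s_j$. For $K\subseteq P$ write $1=c_j+(1-c_j)$ for each $j\in K$ and expand: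
$$\prod_{j\in P\setminus K}c_j=\sum_{L\subseteq K}\ \prod_{j\in L}(1-c_j)\prod_{j\in P\setminus L}c_j .$$
Now average over $K$ with $|K|=k$. A given $L$ with $|L|=l$ is contained in $K$ with probability
$$\theta_l=\frac{k(k-1)\cdots(k-l+1)}{n(n-1)\cdots(n-l+1)}\le\Bigl(\frac kn\Bigr)^l$$
(the inequality because $\frac{k-i}{n-i}\le\frac kn$ for $0\le i\le k$, and $\theta_l=0$ for $l>k$). So
$$f_P(k)=\sum_{L\subseteq P}\theta_{|L|}\prod_{j\in L}(1-c_j)\prod_{j\in P\setminus L}c_j ,\qquad\theta_0=1,\ \theta_1=\frac kn .$$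
The terms with $|L|=0$ and $|L|=1$ are $f_P(0)$ and $\frac kng_P$. For the rest, let $Y$ be a sum of independent Bernoulli variables with parameters $s_j$, $j\in P$. Then
$$\sum_{|L|=l}\ \prod_{j\in L}|1-c_j|\prod_{j\in P\setminus L}|c_j|\le\kappa^l\sum_{|L|=l}\ \prod_{j\in L}s_j\prod_{j\in P\setminus L}(1-s_j)=\kappa^l\,\mathbf P(Y=l).$$
For $l=1$ this gives $|g_P|\le\kappa$. The terms with $l\ge2$ sum to at most $\sum_{l\ge2}(\kappa k/n)^l\,\mathbf P(Y=l)\le(\kappa k/n)^2$, because $\kappa k/n\le1$. $\square$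

## 6. Two-sided moves inside one layer

**Step 5: the measures $\tau_c$.** The purpose is to build, in layer $m$, measures on the level sets $\{X_m=c\}$ that depend on $c$ linearly up to $O(c^2)$, *with the same linear term for $c>0$ and $c<0$*. Fix $m$ and write $n,h,P,P'$ for $n_m,h_m,P_m,P'_m$.

The obvious candidates are $\alpha_{P,k}\otimes\alpha_{P',0}$ for the level $kh$ and $\alpha_{P,0}\otimes\alpha_{P',k}$ for $-kh$. Up to $u_Pu_{P'}$, their linear terms are $\frac kn\,g_Pf_{P'}(0)$ and $\frac kn\,f_P(0)g_{P'}$. These are unrelated, whereas we want them to be opposite, so that upward and downward moves can cancel later. We are free to use signed combinations on the same level set: the measure $\alpha_{P,2k}\otimes\alpha_{P',k}$ also lives on $\{X_m=kh\}$. A combination $a\,\alpha_{P,k}\otimes\alpha_{P',0}+b\,\alpha_{P,2k}\otimes\alpha_{P',k}$ has mass $a+b$ and linear term $\frac kn\bigl[(a+2b)g_Pf_{P'}(0)+b\,f_P(0)g_{P'}\bigr]$. Asking for $a+b=1$ and $a+2b=-b$ gives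 $a=\frac32$, $b=-\frac12$. So define on $\Omega_{J_m}$
$$\tau_0=p_{J_m},\qquad\tau_{kh}=\tfrac32\,\alpha_{P,k}\otimes\alpha_{P',0}-\tfrac12\,\alpha_{P,2k}\otimes\alpha_{P',k},\qquad\tau_{-kh}=\tfrac32\,\alpha_{P,0}\otimes\alpha_{P',k}-\tfrac12\,\alpha_{P,k}\otimes\alpha_{P',2k}$$
for integers $1\le k\le n/(2\kappa)$ (then $2k\le n$), and
$$D_m=\frac1{2nh}\bigl(\beta_P\otimes p_{P'}-p_P\otimes\beta_{P'}\bigr).$$

**Lemma 4.** For $c\in h_m\mathbf Z$ with $|c|\le2^{-m}/(2\kappa)$:

* (i) $\tau_c$ is carried by $\{X_m=c\}$;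
* (ii) $\|D_m\|\le\kappa2^m$;
* (iii) $\|\tau_c-\tau_0-cD_m\|\le6\kappa^24^mc^2$.

*Proof.* Since $nh=2^{-m}$, the condition on $c=\pm kh$ says exactly $k\le n/(2\kappa)$.

(i) Because $w\notin A$, on the support of $\alpha_{P,k}\otimes\alpha_{P',l}$ exactly $k$ digits in $P$ and $l$ digits in $P'$ equal $w$, so $X_m=h(k-l)$ there. In $\tau_{kh}$ we have $k-0=2k-k=k$; in $\tau_{-kh}$ we have $0-k=k-2k=-k$; in $\tau_0$, $X_m=0$.

(ii) By Lemma 3, $\|\beta_P\|,\|\beta_{P'}\|\le\kappa$, so $\|D_m\|\le\frac{2\kappa}{2nh}=\kappa2^m$ by (5) and (7).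

(iii) The case $c=0$ is trivial. Fix $\ell$. Let $x=k/n$, $y=l/n$ with $\kappa x,\kappa y\le1$, and write
$$f_P(k)=f_P(0)+xg_P+R,\qquad f_{P'}(l)=f_{P'}(0)+yg_{P'}+R',$$
with $|R|\le\kappa^2x^2$, $|R'|\le\kappa^2y^2$ by Lemma 3. Expanding $f_P(k)f_{P'}(l)=(f_P(0)+xg_P+R)f_{P'}(l)$ we get
$$f_P(k)f_{P'}(l)-\bigl[f_P(0)f_{P'}(0)+xg_Pf_{P'}(0)+yf_P(0)g_{P'}\bigr]=R\,f_{P'}(l)+f_P(0)R'+xg_P\bigl(f_{P'}(l)-f_{P'}(0)\bigr).$$
The right side has modulus at most $\kappa^2x^2+\kappa^2y^2+\kappa x(\kappa y+\kappa^2y^2)$, and $\kappa^2y^2\le\kappa y$, so it is at most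
$$\kappa^2x^2+\kappa^2y^2+2\kappa^2xy=\kappa^2(x+y)^2.\tag{9}$$
Apply this to the two products in $\tau_{kh}$, with $x=k/n$: the pairs are $(x,0)$ and $(2x,x)$, both allowed since $2\kappa k\le n$. The constant part is $(\frac32-\frac12)f_P(0)f_{P'}(0)$, which after multiplication by $u_Pu_{P'}$ is $\hat\tau_0(\ell)$. The linear part is
$$\tfrac32xg_Pf_{P'}(0)-\tfrac12\bigl(2xg_Pf_{P'}(0)+xf_P(0)g_{P'}\bigr)=\tfrac x2\bigl(g_Pf_{P'}(0)-f_P(0)g_{P'}\bigr),$$
which after multiplication by $u_Pu_{P'}$ is $kh\,\hat D_m(\ell)$, since $\frac{kh}{2nh}=\frac x2$. By (9) the remainder is at most $\frac32\kappa^2x^2+\frac12\kappa^2(3x)^2=6\kappa^2x^2$, and $x=c/(nh)=2^mc$. For $c=-kh$, exchange the roles of $P$ and $P'$: the linear part becomes $\frac x2\bigl(f_P(0)g_{P'}-g_Pf_{P'}(0)\bigr)$, which corresponds to $-kh\,\hat D_m(\ell)$, and the remainder has the same bound. $\square$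

**One layer is not enough.** It is tempting to stop here and reach the level $-h_M$ by using layer $M$ alone: $\nu=\tau_{-h_M}$ on $\Omega_{J_M}$, all other digits untouched. Then $(\tau_0-\tau_{-h_M})/h_M=D_M+O(\kappa^24^Mh_M)$, and (ii) only bounds this by about $\kappa2^M$. The factor $2^M=1/(n_Mh_M)$ comes from $n_Mh_M\to0$, which we used to get $\varphi\in A(\mathbf T)$. And the loss is real. Take the data of Theorem A, any $j_0\in P'_M$, and $\ell=9^{j_0-1}$. Then $c_j=1$ for $j<j_0$; $c_{j_0}=\cos\frac{2\pi}3\cos\frac{2\pi}9$, which lies between $-0.384$ and $-0.383$; and for $j>j_0$ the angle is $\vartheta_j=2\pi9^{-(j-j_0+1)}$, up to sign. Since $1-\frac12(\cos4\vartheta+\cos2\vartheta)\le5\vartheta^2$, we have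
$$\sum_{j\ne j_0}|1-c_j|\le5\cdot\frac{4\pi^2}{81^2}\cdot\frac{81}{80}<0.031 .$$
Products of $c_j$ over any set of $j\ne j_0$ are therefore between $0.969$ and $1$. Writing $P,P'$ for $P_M,P'_M$, we get $f_P(0)\ge0.969$, $|g_P|\le0.031$, $|f_{P'}(0)|\le0.384$, and $g_{P'}\ge1.383\cdot0.969-0.031\cdot0.384>1.32$. So $|g_Pf_{P'}(0)-f_P(0)g_{P'}|>0.969\cdot1.32-0.031\cdot0.384>1.2$ and $\|D_M\|\ge\frac12\cdot2^M\cdot1.2=0.6\cdot2^M$. By (iii) and $h_M\le2^{-4M}/(16\kappa^2)$, the difference quotient has norm at least $0.6\cdot2^M-\frac38\,4^{-M}>2^{M-1}$, which is unbounded.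

## 7. Balancing a small move against an old one

How can we reach the level $-h_{M+1}$ at a cost bounded by a constant times $h_{M+1}$, if layer $M+1$ alone charges $2^{M+1}$ times more? Write $h=h_M$, $h'=h_{M+1}$, and suppose we already have a good measure $\nu_M$ at level $-h$. There are two ways to reach $-h'$: leave the old layers alone and move the new layer by $-h'$; or use $\nu_M$, at level $-h$, and move the new layer up by $h-h'$. Mix the two with weights $1-b$ and $b$, chosen so that the *average* displacement of the new layer is zero: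
$$-(1-b)h'+b(h-h')=0\iff b=\frac{h'}h .$$
Since Lemma 4 provides one and the same linear term $D_{M+1}$ for both directions, the dangerous contribution of $D_{M+1}$ cancels to first order. With weight $b=h'/h$ on $\nu_M$, the remaining difference $\frac{h'}h(\mu_M-\nu_M)$ is of size $h'$, exactly what we want.

**Step 6: the recursion.** The purpose is to carry this out with a bound uniform in $M$. On $\Omega_{J^{(M)}}$ let $\mu_M=p_{J^{(M)}}$. We construct measures $\nu_M$ on $\Omega_{J^{(M)}}$, carried by $\{\sum_{m\le M}X_m=-h_M\}$, such that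
$$S_M=\frac{\mu_M-\nu_M}{h_M}\quad\text{satisfies}\quad\|S_M\|\le5\kappa\ \text{ for all }M.\tag{10}$$
By (7) and the choice of $s$,
$$h_M\le\frac{2^{-4M}}{16\kappa^2}.\tag{11}$$

*Start, $M=1$.* Let $\nu_1=\tau_{-h_1}$ in layer $1$. It is allowed, because $h_1\le\frac1{256\kappa^2}\le\frac{2^{-1}}{2\kappa}$, and it is carried by $\{X_1=-h_1\}$. By Lemma 4, with $m=1$,
$$\|S_1\|=\frac{\|\tau_0-\tau_{-h_1}\|}{h_1}\le\|D_1\|+24\kappa^2h_1\le2\kappa+1 .$$

*From $M$ to $M+1$.* Let $\tau_c$ and $D$ refer to layer $M+1$. We use $c=-h'$ and $c=h-h'$. Both are in $h'\mathbf Z$, as $h=16h'$; and both are small enough for Lemma 4, since by (11)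
$$h',\,h-h'\le h\le\frac{2^{-4M}}{16\kappa^2}\le\frac{2^{-(M+1)}}{2\kappa}.$$
Define
$$\nu_{M+1}=\Bigl(1-\frac{h'}h\Bigr)\mu_M\otimes\tau_{-h'}+\frac{h'}h\,\nu_M\otimes\tau_{h-h'} .$$
*Carrier.* On the carrier of the first term, $\sum_{m\le M}X_m=0$ and $X_{M+1}=-h'$, with sum $-h'$. On the carrier of the second, $\sum_{m\le M}X_m=-h$ and $X_{M+1}=h-h'$, again with sum $-h'$. So $\nu_{M+1}$ is carried by $\{\sum_{m\le M+1}X_m=-h_{M+1}\}$.

*Algebra.* Write $\tau_{-h'}=\tau_0-h'D+R_1$ and $\tau_{h-h'}=\tau_0+(h-h')D+R_2$. By Lemma 4 (iii),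
$$\|R_1\|\le6\kappa^24^{M+1}h'^2,\qquad\|R_2\|\le6\kappa^24^{M+1}h^2 .$$
Since $\mu_{M+1}=\mu_M\otimes\tau_0$, the terms of $\mu_{M+1}-\nu_{M+1}$ containing $\tau_0$ are
$$\Bigl[\mu_M-\Bigl(1-\frac{h'}h\Bigr)\mu_M-\frac{h'}h\nu_M\Bigr]\otimes\tau_0=\frac{h'}h(\mu_M-\nu_M)\otimes\tau_0 .$$
Those containing $D$ are $\bigl[(1-\frac{h'}h)h'\mu_M-\frac{h'}h(h-h')\nu_M\bigr]\otimes D$, and $(1-\frac{h'}h)h'=\frac{h'}h(h-h')$, so they equal $\frac{h'}h(h-h')(\mu_M-\nu_M)\otimes D$. Altogether
$$\mu_{M+1}-\nu_{M+1}=\frac{h'}h(\mu_M-\nu_M)\otimes\bigl(\tau_0+(h-h')D\bigr)-\Bigl(1-\frac{h'}h\Bigr)\mu_M\otimes R_1-\frac{h'}h\,\nu_M\otimes R_2 .$$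
Divide by $h'$:
$$S_{M+1}=S_M\otimes\bigl(\tau_0+(h-h')D\bigr)-\Bigl(\frac1{h'}-\frac1h\Bigr)\mu_M\otimes R_1-\frac1h\,\nu_M\otimes R_2 .\tag{12}$$

*Estimate.* We have $\|\tau_0\|=\|\mu_M\|=1$ and $\|\nu_M\|=\|\mu_M-hS_M\|\le1+h\|S_M\|$. With $\|D\|\le\kappa2^{M+1}$ and (5), formula (12) gives
$$\|S_{M+1}\|\le\|S_M\|\bigl(1+\kappa2^{M+1}h\bigr)+6\kappa^24^{M+1}\bigl(h'+h+h^2\|S_M\|\bigr).$$
By (11) and $\kappa\ge1$,
$$\kappa2^{M+1}h\le2^{-3M-3},\qquad6\kappa^24^{M+1}h\le\tfrac{24}{16}\,4^M2^{-4M}=\tfrac32\,4^{-M},$$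
$$6\kappa^24^{M+1}h^2\le\tfrac32\,4^{-M}\,2^{-4M-4}\le2^{-3M-3},$$
and $h'+h\le2h$. Therefore
$$\|S_{M+1}\|\le\|S_M\|\bigl(1+2^{-3M-2}\bigr)+3\cdot4^{-M}.$$
By induction, $\|S_M\|\le\prod_{i<M}(1+2^{-3i-2})\cdot\bigl(\|S_1\|+\sum_{i<M}3\cdot4^{-i}\bigr)$. Now $\sum_{i\ge1}2^{-3i-2}=\frac1{28}$, so the product is at most $e^{1/28}\le\frac{28}{27}<1.04$, and $\sum_{i\ge1}3\cdot4^{-i}=1$. Hence
$$\|S_M\|\le1.04\,(2\kappa+2)\le4.16\,\kappa\le5\kappa ,$$
which is (10).

**Step 7: back to the circle.** The purpose is to feed the $\nu_M$ into Lemma 2. Let $\rho_M=\nu_M\otimes p_{\mathbf N\setminus J^{(M)}}$ on $\Omega$. On its carrier all digits outside $J^{(M)}$ lie in $A$, so $X_m=0$ for $m>M$, and by (8)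
$$\varphi\circ\pi=\sum_{m\le M}X_m=-h_M .$$
Since $|\pi_*\rho_M|\le\pi_*|\rho_M|$, the image $\pi_*\rho_M$ is carried by $\{\varphi=-h_M\}$. Moreover $p_{\mathbf N}-\rho_M=(\mu_M-\nu_M)\otimes p_{\mathbf N\setminus J^{(M)}}$, so by (5) and (10)
$$\|\mu-\pi_*\rho_M\|=\|p_{\mathbf N}-\rho_M\|\le\|\mu_M-\nu_M\|\le5\kappa\,h_M .$$
The measure $\mu$ is carried by $E_{Q,A}\subseteq F$, and $\varphi\in k(F)$ is real. Lemma 2, with $E=F$ and $K=5\kappa$, gives $|\int v\,d\mu|\le5\kappa\|\varphi v\|_A$ for all $v\in A(\mathbf T)$; Lemma 1 gives the rest. This proves the Proposition, and with it Theorem A. $\blacksquare$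

## 8. Closed sets invariant under multiplication by $q$

We now prove Theorem B by finding, in a sufficiently high power of the base, a digit $w$ and a law $p$ that satisfy (H1) and (H2). Let $F$, $q$, $r$, $A$ be as in the theorem and put $Q_0=q^r$. For $k\ge1$ let
$$Q=Q_0^k,\qquad A_k=\Bigl\{\sum_{0\le i<k}a_iQ_0^i:\ a_i\in A\Bigr\}\subseteq\{0,\dots,Q-1\}.$$
Grouping digits in blocks of $k$ gives $E_{Q,A_k}=E_{Q_0,A}\subseteq F$, and $QF\subseteq F$.

Before choosing $w$ and $p$, look at what (H2) asks of $f(t)=e^{-iwt}G(e^{it})=\sum_ap(a)e^{i(a-w)t}$. Near $t=0$, $f(t)=1+i(\bar p-w)t+O(t^2)$, where $\bar p$ is the mean of $p$, while $1-|f(t)|=O(t^2)$. So (H2) forces $\bar p=w$. Also, wherever $|f|=1$ we need $f=1$; this was violated by $w=1$, $A=\{0,2\}$ at $t=\pi$, and it is a congruence condition on $w$.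

**Step 8: $F$ is a null set.** The purpose is to have room for $w$. From $qF\subseteq F$, $F$ is contained in its preimage under $x\mapsto qx$, and the two have equal Lebesgue measure. So $\mathbf 1_F(qx)=\mathbf 1_F(x)$ for almost every $x$. Comparing Fourier coefficients at $qn$ gives $\widehat{\mathbf 1_F}(n)=\widehat{\mathbf 1_F}(qn)$ for all $n$, so for $n\ne0$, $\widehat{\mathbf 1_F}(n)=\widehat{\mathbf 1_F}(q^in)\to0$ as $i\to\infty$ by the Riemann–Lebesgue lemma. Hence $\mathbf 1_F$ is almost everywhere constant (this is the ergodicity of $x\mapsto qx$). If the constant were $1$, the open set $\mathbf T\setminus F$ would be null, hence empty; but $F\ne\mathbf T$. So $F$ has measure $0$.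

Let $I_b=2\pi[\frac bQ,\frac{b+1}Q]$ for $0\le b<Q$, indices modulo $Q$, and let $N_k$ be the number of $b$ with $I_b\cap F\ne\emptyset$. These $I_b$ lie in the closed $2\pi/Q$-neighborhood of the compact set $F$, whose measure tends to $|F|=0$ as $k\to\infty$. So $N_k\cdot\frac{2\pi}Q\to0$, that is, $N_k=o(Q)$.

**Step 9: choice of $w$, and (H1).** The purpose is a digit $w$ far enough from $F$, strictly inside the hull of $A_k$, in the right residue class. Let $g=\gcd(A-A)>0$. Then $\gcd(A_k-A_k)=g$ too: all differences are divisible by $g$, and varying only $a_0$ yields all of $A-A$. Moreover $g$ divides $\max A-\min A>0$, so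
$$\max A_k-\min A_k=(\max A-\min A)\,\frac{Q-1}{Q_0-1}\ge g\,\frac{Q-1}{Q_0-1}.$$
Hence at least $\frac{Q-1}{Q_0-1}$ integers $w\in[\min A_k,\max A_k]$ satisfy $w\equiv\min A_k\pmod g$. For $k$ large this number exceeds $3N_k$, because $N_k=o(Q)$. Each $b$ with $I_b\cap F\ne\emptyset$ spoils at most three values, $w\in\{b-1,b,b+1\}$. So we can fix $k$ and such a $w$ for which none of $I_{w-1},I_w,I_{w+1}$ meets $F$.

For $a\in A_k$ the interval $I_a$ meets $F$, since it contains points of $E_{Q,A_k}$. So none of $w-1,w,w+1$ is in $A_k$ modulo $Q$. Consequently $I_w$ shares no point, not even an endpoint, with any $I_a$, $a\in A_k$, and $I_w$ is disjoint from the closed set $B=F\cup\bigcup_{a\in A_k}I_a$. Let $\eta>0$ be the distance from $I_w$ to $B$. The function $\lambda(x)=\max(0,\,1-\operatorname{dist}(x,I_w)/\eta)$ is real and Lipschitz, hence in $A(\mathbf T)$ by (1); it is $1$ on $I_w$ and $0$ on $B$. This is (H1) for $(Q,A_k,F)$. Since $\min A_k$ and $\max A_k$ are in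 $A_k$ and $w$ is not, $\min A_k<w<\max A_k$.

**Step 10: choice of $p$.** The purpose is a law with full support $A_k$ and mean $w$. Let $\bar u$ be the mean of the uniform law on $A_k$. For small $\epsilon>0$ the number $(w-\epsilon\bar u)/(1-\epsilon)$ lies strictly between $\min A_k$ and $\max A_k$, so it is the mean of some law on $\{\min A_k,\max A_k\}$. Mix $\epsilon$ times the uniform law with $1-\epsilon$ times that law.

*Example.* Let $q=3$, $F=E_{3,\{0,1\}}$, $k=3$, so $Q=27$ and $A_3=\{0,1,3,4,9,10,12,13\}$, $g=1$. A point of $F$ is $\frac{2\pi}{27}(a+\theta)$ with $a\in A_3$ and $0\le\theta\le\frac12$, so $F$ meets only those $I_b$ with $b\in A_3$ or $b+1\in A_3$ (modulo $27$). Thus $I_5,I_6,I_7$ miss $F$, and $w=6$ is allowed. The uniform law on $A_3$ has mean $52/8=6.5$; the law $\frac{12}{13}\,\text{uniform}+\frac1{13}\delta_0$ has full support and mean $6$.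

**Step 11: (H2).** The purpose is to check that $f$ touches the unit circle only at $1$, and non-tangentially. As $g\mid a-w$ for all $a\in A_k$, $f(t)=\sum_ap(a)e^{i(a-w)t}$ has period $2\pi/g$. Because every $p(a)$ is positive, $|f(t)|=1$ if and only if $e^{it(a-a')}=1$ for all $a,a'\in A_k$. Since $g$ is an integer combination of the differences $a-a'$ and divides all of them, this means $t\in\frac{2\pi}g\mathbf Z$, and there $f(t)=1$.

Since $p$ has mean $w$ and a variance $\sigma^2>0$,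
$$f(t)=1-\tfrac{\sigma^2t^2}2+O(|t|^3)\qquad(t\to0).$$
So there is $t_0\in(0,\pi/g)$ such that for $|t|\le t_0$ we have $|1-f(t)|\le\sigma^2t^2$ and $1-|f(t)|\ge\sigma^2t^2/4$; the ratio condition holds there with the constant $4$. On the rest of a period, $t_0\le|t|\le\pi/g$, the continuous function $1-|f|$ has no zero, so $1-|f|\ge\gamma$ for some $\gamma>0$ by compactness, while $|1-f|\le2$. For $z=e^{it}$ we have $|z^w-G(z)|=|1-f(t)|$ and $|G(z)|=|f(t)|$. Hence (H2) holds with $\kappa=\max(4,2/\gamma)$.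

The Proposition, applied to $(Q,A_k,w,p,F)$, gives $\varphi\in k(F)$ with $\|\varphi-\varphi\psi\|_A\ge\delta=1/(5\kappa)$ for all $\psi\in k(F)$. As $j(F)\subseteq k(F)$, $F$ is not a C-set. This proves Theorem B. $\blacksquare$

**Proof of the Corollary.** If $|D|=q$, then $E_{q,D}=\mathbf T$ and $k(\mathbf T)=\{0\}$, so the condition is trivial. If $|D|=1$, then $E_{q,D}$ is a point, and Statement 1 applies (this case is classical; see Rudin, *Fourier Analysis on Groups*, Ch. 7). Let $2\le|D|\le q-1$ and $F=E_{q,D}$. It is closed, as a continuous image of the compact space $D^{\mathbf N}$. We have $qF\subseteq F$, because multiplication by $q$ drops the first digit. And $F\ne\mathbf T$: for every $k$ it is covered by $|D|^k$ intervals of length $2\pi q^{-k}$, of total length $2\pi(|D|/q)^k\to0$, so $F$ is null. Theorem B with $r=1$ and $A=D$ shows that $F$ is not a C-set. $\blacksquare$
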